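\title{An atomic quasi-Banach space, and a quotient-minimal space that is not locally convex}

\begin{abstract}
An F-space is quotient-minimal if none of its quotients by closed subspaces admits a strictly weaker Hausdorff vector topology. We show that there is a quotient-minimal F-space that is not locally convex, over the real and over the complex field. A quasi-Banach space is quotient-minimal exactly when its closed subspaces satisfy the descending chain condition, and for every $0<r<1$ we construct a real separable infinite-dimensional $r$-Banach space whose only closed infinite-dimensional subspace is the whole space. It is the completion of $c_{00}$ under a quasi-norm obtained from the $\ell_1$-norm by twisting each coordinate with its own nonlinear, nearly additive function of the later coordinates.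
\end{abstract}

\section{Introduction}

An \emph{F-space} is a complete metrizable topological vector space over $\mathbb R$ or $\mathbb C$. An F-space $X$ is \emph{minimal} if it admits no Hausdorff vector topology strictly weaker than its own, and \emph{quotient-minimal} if $X/N$ is minimal for every closed subspace $N$. (``Subspace'' always means linear subspace.) Equivalently, $X$ is quotient-minimal if every continuous linear operator from $X$ into an F-space has closed range; we use this equivalence only for quasi-Banach spaces, where it is part of Theorem~\ref{thm:dcc}.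

Minimality is a rigidity property that familiar spaces rarely have. Finite-dimensional spaces are quotient-minimal, because they carry only one Hausdorff vector topology. The space $\omega$ of all scalar sequences with coordinatewise convergence is quotient-minimal and locally convex. An infinite-dimensional Banach space is never minimal: its weak topology is Hausdorff, and strictly weaker since every weak neighborhood of $0$ contains a nonzero subspace. The standard spaces that are not locally convex fail as well. For $0<r<1$, coordinatewise convergence is a strictly weaker Hausdorff topology on $\ell_r$ (the unit vectors tend to $0$), and convergence in measure is one on $L_r[0,1]$ (the functions $n^{1/r}\mathbf 1_{[0,1/n]}$ tend to $0$). This leads to the question that we answer: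

\begin{quote}
\emph{Is there a quotient-minimal F-space that is not locally convex?}
\end{quote}

The examples above suggest a negative answer. The answer is positive, and the example is locally bounded.

For $0<r\le1$, an \emph{$r$-norm} on a vector space is a function $\|\cdot\|$ that vanishes only at $0$, satisfies $\|tx\|=|t|\,\|x\|$, and has $\|x+y\|^r\le\|x\|^r+\|y\|^r$. The invariant metric $\|x-y\|^r$ defines a vector topology in which $\|\cdot\|$ is continuous; if the metric is complete, the space is an \emph{$r$-Banach space}. By the Aoki--Rolewicz theorem the \emph{quasi-Banach spaces}, that is, the F-spaces with a bounded neighborhood of $0$, are up to isomorphism exactly the $r$-Banach spaces, $0<r\le 1$. An F-space is \emph{atomic} if it has no proper closed infinite-dimensional subspace.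

\begin{theorem}\label{thm:atomic}
For every $0<r<1$ there is a real infinite-dimensional separable $r$-Banach space $X$ whose only closed infinite-dimensional subspace is $X$ itself.
\end{theorem}

\begin{theorem}\label{thm:dcc}
For a real or complex quasi-Banach space $X$ the following are equivalent:
\begin{itemize}
\item[(a)] $X$ is quotient-minimal;
\item[(b)] every continuous linear operator from $X$ into an F-space has closed range;
\item[(c)] there is no strictly decreasing infinite sequence of closed subspaces of $X$.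
\end{itemize}
\end{theorem}

\begin{corollary}\label{cor:main}
The space $X$ of Theorem~\ref{thm:atomic} is quotient-minimal and not locally convex; in fact it has no nonzero continuous linear functional. Its complexification is a complex quotient-minimal space that is not locally convex. Theorem~\ref{thm:atomic} fails for $r=1$. Every infinite-dimensional quotient-minimal quasi-Banach space contains an infinite-dimensional atomic closed subspace.
\end{corollary}

The last sentence shows that among quasi-Banach spaces the detour through atomic spaces cannot be avoided.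

Theorem~\ref{thm:dcc} and the corollary are proved in Section~\ref{sec:dcc} by soft arguments. The rest of the paper proves Theorem~\ref{thm:atomic}. The space is a completion of $c_{00}$, the finitely supported real sequences. We change coordinates by a nonlinear triangular bijection $\xi$ of $c_{00}$, in which $\xi_i(x)$ is $x_i$ minus a small multiple of $\Phi_i$ evaluated at the later coordinates, and we measure $x$ by the $\ell_1$-norm of $\xi(x)$. The functions $\Phi_i$ are homogeneous and additive up to a bounded error, which makes this a quasi-norm. They are far from linear, and the failure of additivity of $\Phi_k$ is what forces the unit vector $e_k$ into closed subspaces. Section~\ref{sec:cost} introduces the ``costs'' from which the $\Phi_k$ are made and shows on two small examples how the mechanism works and what it must overcome. Sections~\ref{sec:codes} and~\ref{sec:space} define $\Phi_k$ and $X$ and reduce the theorem to one statement, Proposition~\ref{prop:key}. Sections~\ref{sec:nodes} and~\ref{sec:special} compute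 the costs of certain iterated averages, Section~\ref{sec:near} finds the building blocks of such averages near an arbitrary subspace, and Section~\ref{sec:end} assembles the proof.

\section{Quotient-minimality and the descending chain condition}\label{sec:dcc}

We use the following standard facts. Quotients of F-spaces by closed subspaces and countable products of F-spaces are F-spaces, and a quotient of an $r$-Banach space is $r$-Banach. A continuous linear surjection between F-spaces is open. Finite-dimensional subspaces of a Hausdorff topological vector space are closed and carry the Euclidean topology. In any vector topology every neighborhood of $0$ contains a balanced one and a closed one, and if a compact set $S$ lies in an open set $O$, then $S+V\subset O$ for some neighborhood $V$ of $0$.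

\begin{proof}[Proof of Theorem~\ref{thm:dcc}, (a)$\Rightarrow$(b)]
Let $T:X\to Y$ be continuous and linear. The topology that $T$ induces on $X/\ker T$ from $Y$ is Hausdorff and weaker than the quotient topology, so by minimality the two coincide. Hence $T(X)$ is isomorphic to $X/\ker T$, so it is complete, and therefore closed in $Y$.
\end{proof}

\begin{proof}[Proof of (b)$\Rightarrow$(c)]
Let $H_1\supset H_2\supset\cdots$ be closed subspaces, $H_\infty=\bigcap_kH_k$, and $B$ the unit ball of $X$. The natural operator $X\to\prod_kX/H_k$ has kernel $H_\infty$ and closed range, so by the open mapping theorem $X/H_\infty$ is isomorphic to the range. A basic neighborhood of $0$ in the product restricts only finitely many factors. Hence there is $k$ such that every $x$ whose images in $X/H_1,\dots,X/H_k$ are small enough lies in $H_\infty+B$. The elements of $H_k$ have image $0$ in these factors, so $H_k\subset H_\infty+B$. Thus $H_k/H_\infty$ is a subspace contained in a bounded subset of $X/H_\infty$, which forces $H_k=H_\infty$.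
\end{proof}

This is the step that needs a bounded neighborhood of $0$: the space $\omega$ is quotient-minimal, and the subspaces $\{x\in\omega: x_i=0 \text{ for } i<k\}$ decrease strictly.

For (c)$\Rightarrow$(a), note that (c) passes to quotients (take preimages). So it suffices to show that an $r$-Banach space $(Z,\|\cdot\|)$ with property (c) is minimal. Let $B$ be its closed unit ball. From a strictly weaker topology $\rho$ we want to extract a sequence $(x_n)$ in which no term lies in the closed span of the later ones. This is easy when the ball of some equivalent $r$-norm is $\rho$-closed.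

\begin{lemma}\label{lem:polar}
Let $Z$ satisfy (c), let $p$ be an $r$-norm equivalent to $\|\cdot\|$, and let $\rho$ be a Hausdorff vector topology weaker than the norm topology such that $\{p\le1\}$ is $\rho$-closed. Then $\rho$ is the norm topology.
\end{lemma}

\begin{proof}
Suppose $\rho$ is strictly weaker; then $Z\neq0$. Fix $\eta_n\in(0,1)$ with $\prod_n(1-\eta_n)\ge\frac12$ and $x_0$ with $p(x_0)=1$. We choose inductively $x_n$ with $p(x_n)=1$ and
\begin{equation}\label{eq:polar}
p(y+tx_n)\ge(1-\eta_n)\,p(y)\qquad\text{for all } y\in F=\operatorname{span}(x_0,\dots,x_{n-1}) \text{ and all scalars } t.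
\end{equation}
The set $S=\{y\in F:p(y)=1\}$ is norm compact, hence $\rho$-compact, and it lies in the $\rho$-open set $O=\{p>1-\eta_n\}$. Choose a balanced $\rho$-neighborhood $V$ of $0$ with $S+V\subset O$, and let $R=2^{1/r}$. If $R^{-1}V$ were contained in $\{p<1\}$, then $\rho$ would be finer than the norm topology. So some $x\in R^{-1}V$ has $p(x)\ge1$, and $x_n=x/p(x)\in R^{-1}V$ since $V$ is balanced. Let $y\in S$. If $|t|\le R$, then $tx_n\in V$ and $p(y+tx_n)>1-\eta_n$. If $|t|>R$, then $p(y+tx_n)^r\ge|t|^r-1\ge1$. By homogeneity \eqref{eq:polar} holds.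

Removing terms one at a time from the right, we get $p(x_k+\sum_{i=k+1}^ma_ix_i)\ge\prod_{i>k}(1-\eta_i)\ge\frac12$. Hence $x_k\notin W_{k+1}$, where $W_k$ is the closed span of $\{x_i:i\ge k\}$, and $(W_k)$ decreases strictly. This contradicts (c).
\end{proof}

A general weaker topology $\rho$ need not make such a ball closed, so we close up $B$. Let $C$ be the $\rho$-closure of $B$ and $p_\rho(x)=\inf\{t>0:x\in tC\}$.

\begin{lemma}\label{lem:gaugerho}
If $\rho$ is a Hausdorff vector topology weaker than the norm topology, then $p_\rho$ is an $r$-norm, $p_\rho\le\|\cdot\|$, and $\{p_\rho\le1\}=C$ is $\rho$-closed.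
\end{lemma}

\begin{proof}
If $|a|^r+|b|^r\le1$, the $\rho$-continuous map $(x,y)\mapsto ax+by$ sends $B\times B$ into $B$, hence $C\times C$ into $C$. So $C$ is balanced and $p_\rho$ is absolutely homogeneous; and if $x\in sC$, $y\in tC$, then $x+y\in(s^r+t^r)^{1/r}C$, so $p_\rho^r$ is subadditive. Since $B\subset C$, we have $p_\rho\le\|\cdot\|$. A $\rho$-closed $\rho$-neighborhood $V$ of $0$ contains $tB$, hence $tC$, for small $t>0$; so $p_\rho(x)=0$ puts $x$ in every such $V$, and $x=0$. If $p_\rho(x)\le1$, then $x/t\in C$ for all $t>1$, and $x\in C$ because $C$ is $\rho$-closed.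
\end{proof}

The remaining difficulty is that $p_\rho$ might not be equivalent to $\|\cdot\|$. We exclude this by considering a maximal inequivalent $r$-norm.

\begin{proof}[Proof of (c)$\Rightarrow$(a)]
Let $\mathcal S$ be the set of $r$-norms $p\le\|\cdot\|$ on $Z$ that are not equivalent to $\|\cdot\|$, ordered pointwise. We claim that $\mathcal S$ is empty. Suppose not.

Let $\mathcal C\subset\mathcal S$ be a nonempty chain and $p_*=\sup\mathcal C$, an $r$-norm with $p_*\le\|\cdot\|$. The sets $\{p<\epsilon\}$, $p\in\mathcal C$, $\epsilon>0$, form a neighborhood base of a Hausdorff vector topology $\rho$. It is strictly weaker than the norm topology, since none of these sets is contained in $B$. The set $\{p_*\le1\}=\bigcap_{p\in\mathcal C}\{p\le1\}$ is $\rho$-closed, so by Lemma~\ref{lem:polar} $p_*$ is not equivalent to $\|\cdot\|$. Thus $p_*\in\mathcal S$, and by Zorn's lemma $\mathcal S$ has a maximal element $p$.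

Let $\rho$ be the topology of $p$. The set $\{p\le1\}$ is $\rho$-closed and contains $B$, so it contains $C$, and $p\le p_\rho\le\|\cdot\|$. By Lemmas~\ref{lem:polar} and~\ref{lem:gaugerho}, $p_\rho\in\mathcal S$, so $p_\rho=p$ by maximality. This says that $B$ is $p$-dense in $\{p\le1\}$. Given $z_1=z$ with $p(z)\le1$, choose inductively $b_i\in B$ with $p(z_i-b_i)\le\frac12$ and put $z_{i+1}=2(z_i-b_i)$, so that $p(z_{i+1})\le 1$ and $z-\sum_{i\le m}2^{-(i-1)}b_i=2^{-m}z_{m+1}$. By completeness the series $\sum2^{-(i-1)}b_i$ converges in norm, to some $z'$ with $\|z'\|^r\le(1-2^{-r})^{-1}$. It converges to $z$ in $p$, and to $z'$ in $p$ because $p\le\|\cdot\|$; so $z=z'$. Hence $p$ is equivalent to $\|\cdot\|$, a contradiction, and $\mathcal S=\emptyset$.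

Now let $\rho$ be any Hausdorff vector topology weaker than the norm topology. Since $\mathcal S=\emptyset$, the $r$-norm $p_\rho$ is equivalent to $\|\cdot\|$, and Lemma~\ref{lem:polar} shows that $\rho$ is the norm topology. So $Z$ is minimal.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main} from Theorems~\ref{thm:atomic} and~\ref{thm:dcc}]
Every proper closed subspace of $X$ is finite-dimensional, so (c) holds and $X$ is quotient-minimal. The kernel of a nonzero continuous functional would be a proper closed infinite-dimensional subspace, so there is no such functional, and by the Hahn--Banach theorem $X$ is not locally convex. For $r=1$ such functionals exist, so Theorem~\ref{thm:atomic} fails. In an infinite-dimensional quotient-minimal quasi-Banach space, (c) gives a minimal element among the infinite-dimensional closed subspaces, and this element is atomic.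

Let $X_{\mathbb C}=X\oplus X$ with $i(x,x')=(-x',x)$. With $\|(x,x')\|=(\|x\|^r+\|x'\|^r)^{1/r}$, the function $z\mapsto\sup_\theta\|e^{i\theta}z\|$ is a complex $r$-norm lying between $\|z\|$ and $2^{1/r}\|z\|$. Let $T:X\oplus X\to Y$ be real-linear and continuous into an F-space. By (b) for $X$, the subspace $Y_1=T(X\oplus0)$ is closed, and the operator $S:X\to Y/Y_1$, $Sx=T(0,x)+Y_1$, has closed range. Now $T(X\oplus X)$ is the preimage of $S(X)$ in $Y$, hence closed. So the real space $X\oplus X$ satisfies (b), hence (c). Complex subspaces are real subspaces, so $X_{\mathbb C}$ satisfies (c) over $\mathbb C$ and is quotient-minimal. It contains $X$ as a real subspace, so it is not locally convex.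
\end{proof}

\section{Costs, and two model cases}\label{sec:cost}

From now on scalars are real and $\mathbb N=\{0,1,2,\dots\}$. Let $(e_i)_{i\in\mathbb N}$ be the unit vectors of $c_{00}$ and $c_{00}^+$ the cone of nonnegative vectors. For $z\in c_{00}$ write $z^\pm=\max(\pm z,0)$, $|z|=z^++z^-$, and
\[
\|z\|=\sum_i|z_i|,\qquad\|z\|_{\mathrm w}=\sum_i(i+1)|z_i|\ \ge\|z\|,\qquad z_{>k}=\sum_{i>k}z_ie_i .
\]
For $f,y\in c_{00}^+$ put $\langle f,\log y\rangle=\sum_if_i\log y_i$, where $\log0=-\infty$ and $0\cdot\log0=0$, and $\langle f,-\log y\rangle=-\langle f,\log y\rangle$.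

A \emph{code set} is a set $\mathcal D$ of finitely supported functions $y:\mathbb N\to[0,1]$, called \emph{codes}, such that
\begin{itemize}
\item[(R0)] $0\in\mathcal D$ and $\mathbf 1_{\{i\}}\in\mathcal D$ for all $i$;
\item[(R1)] convex combinations of elements of $\mathcal D$ with rational coefficients are in $\mathcal D$.
\end{itemize}
A code $y$ charges the price $-\log y_i\ge0$ per unit of mass at the position $i$, and the \emph{cost} of $f\in c_{00}^+$ is the best total price,
\[
K(f)=K_{\mathcal D}(f)=\inf_{y\in\mathcal D}\langle f,-\log y\rangle .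
\]
For $z\in c_{00}$ let $K^\sharp(z)=K(z^+)-K(z^-)$.

\begin{lemma}\label{lem:cost}
Let $\mathcal D$ be a code set. All sums below are finite and $f,f_s\in c_{00}^+$.
\begin{itemize}
\item[(a)] $K$ is positively homogeneous and monotone, and $\sum_sK(f_s)\le K(\sum_sf_s)$.
\item[(b)] If $p_s>0$ and $\sum_sp_s\le1$, then $K(\sum_sf_s)\le\sum_sK(f_s)+\sum_s\|f_s\|\log\frac1{p_s}$. In particular, for $T$ terms $K(\sum_s f_s)\le\sum_sK(f_s)+\log T\sum_s\|f_s\|$.
\item[(c)] $K(f)\le\|f\|_{\mathrm w}$, and $K(f)\le\|f\|\log|E|$ if $\operatorname{supp}f\subset E$ with $E$ finite and nonempty.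
\item[(d)] $K$ is continuous on $\mathbb R_+^E$ for finite $E$. Hence $K^\sharp$ is continuous on finite-dimensional subspaces of $c_{00}$, and $K^\sharp(tz)=tK^\sharp(z)$ for all real $t$.
\item[(e)] $\bigl|K^\sharp(\sum_{s\le T}z_s)-\sum_{s\le T}K^\sharp(z_s)\bigr|\le\log(T+1)\sum_{s\le T}\|z_s\|$ for $z_s\in c_{00}$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) $K$ is an infimum of functions that are additive, positively homogeneous and, as $-\log y\ge0$, monotone.

(b) Let $y_s\in\mathcal D$ and let $p_s'\in(0,p_s]$ be rational. Then $y=\sum p'_sy_s\in\mathcal D$ (the remaining weight goes to $0$) and $y\ge p_s'y_s$, so $\langle f_s,-\log y\rangle\le\langle f_s,-\log y_s\rangle+\|f_s\|\log(1/p'_s)$. Sum over $s$, let $p'_s\to p_s$, and take infima over the $y_s$.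

(c) We have $K(e_i)=0$, using $y=\mathbf 1_{\{i\}}$. Apply (b) to $f=\sum f_ie_i$ with $p_i=2^{-(i+1)}$, or with $p_i=1/|E|$.

(d) Let $f,f'\in\mathbb R_+^E$, $u=(f'-f)^+$ and $0<p<1$. By (a)--(c),
\[
K(f')\le K(f+u)\le K(f)+\|u\|\log|E|+\|f\|\log\tfrac1{1-p}+\|u\|\log\tfrac1p .
\]
For $u\ne0$ take $p=\min(\frac12,\|u\|)$. The error tends to $0$ as $\|f-f'\|\to0$, uniformly for bounded $f$, and the roles of $f$ and $f'$ can be exchanged. Homogeneity for $t<0$ holds because $(-z)^\pm=z^\mp$.

(e) Let $z=\sum z_s$ and $F=z^++\sum z_s^-=z^-+\sum z_s^+$. Since $z^+\le\sum z_s^+$, we have $\|F\|\le\sum\|z_s\|$. Each of the two expressions writes $F$ as a sum of $T+1$ nonnegative terms, so by (a) and (b)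
\[
K(F)=K(z^+)+\sum K(z_s^-)+\delta_1=K(z^-)+\sum K(z_s^+)+\delta_2,\qquad \delta_1,\delta_2\in[0,\log(T+1)\|F\|].
\]
Hence $K^\sharp(z)-\sum K^\sharp(z_s)=\delta_2-\delta_1$.
\end{proof}

Upper bounds for $K$ come from exhibiting a code. Lower bounds require control of all codes, and we shall obtain them piece by piece from the following comparison. For $u\in c_{00}^+$ define the \emph{gauge}
\[
\mu(u)=\mu_{\mathcal D}(u)=\inf\Bigl\{\sum c_s:\ u\le\sum c_sy_s,\ c_s\ge0,\ y_s\in\mathcal D\Bigr\}
\]
(finite sums). It is monotone, subadditive and positively homogeneous; $\mu(y\mathbf 1_E)\le1$ for $y\in\mathcal D$ and any $E$; and $\max_iu_i\le\mu(u)\le\|u\|$, because codes are bounded by $1$ and $u=\sum u_i\mathbf 1_{\{i\}}$.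

\begin{lemma}\label{lem:gauge}
If $f,u\in c_{00}^+$ and $u\neq0$, then $\langle f,-\log u\rangle\ge K(f)-\|f\|\log\mu(u)$.
\end{lemma}

\begin{proof}
Let $c>\mu(u)$ and $u\le\sum c_sy_s$ with $\sum c_s<c$. Choose rationals $p_s\ge c_s/c$ with $\sum p_s\le1$. Then $y=\sum p_sy_s\in\mathcal D$ and $u\le cy$, so $\langle f,-\log u\rangle\ge\langle f,-\log y\rangle-\|f\|\log c\ge K(f)-\|f\|\log c$. Let $c\to\mu(u)$.
\end{proof}

To add up such estimates we use Jensen's inequality in this form. Let $w_\iota>0$ with $\sum w_\iota=1$, let $a_\iota\in[0,1]$ with $a=\sum w_\iota a_\iota>0$, and let $u_\iota\ge0$ with $u_\iota>0$ whenever $a_\iota>0$. Then, reading $0\cdot\log(\cdot)=0$,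
\begin{equation}\label{eq:jensen}
\sum_\iota w_\iota a_\iota\log u_\iota\ \le\ a\log\Bigl(\frac1a\sum_\iota w_\iota a_\iota u_\iota\Bigr)\ \le\ a\log\Bigl(\sum_\iota w_\iota u_\iota\Bigr)+\frac1e ,
\end{equation}
by concavity of $\log$ for the weights $w_\iota a_\iota/a$, and $-a\log a\le1/e$.

\begin{example}[one twist]\label{ex:one}
Let $\mathcal D$ be the smallest code set: the rational $y\ge0$ with $\sum y_i\le1$. Its cost is the entropy $K(f)=\sum_{f_i>0}f_i\log(\|f\|/f_i)$. Indeed, $\sum f_i\log(y_i\|f\|/f_i)\le\|f\|\log\sum y_i\le0$ by concavity, and rational $y$ close to $f/\|f\|$ approach equality. Put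
\[
Q(x)=|x_0-K^\sharp(x_{>0})|+\|x_{>0}\| \qquad(x\in c_{00}).
\]
Then $Q$ is homogeneous, vanishes only at $0$, and $Q(x+y)\le(1+\log3)(Q(x)+Q(y))$ by Lemma~\ref{lem:cost}(e). Let $z_n=\frac1n(e_1+\dots+e_n)$. Each $e_i$ has cost $0$, while $K^\sharp(z_n)=\log n$. Hence $Q(e_0+z_n/\log n)=1/\log n\to0$: the vector $e_0$ lies in the $Q$-closure of the span of $e_1,e_2,\dots$. Moreover a linear functional with $|\varphi|\le Q$ has $|\varphi(z_n)|\le1$, as $Q(e_i)=1$, and so $\varphi(e_0)=0$. This is the mechanism of the whole construction: an average of normalized vectors on which the twisting function deviates strongly from the average of its values produces the vector $e_0$.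

The mechanism fails on other subspaces. If $z$ is in the span of the vectors $e_{2i}-e_{2i-1}$, $i\ge1$, then $z^-$ is a rearrangement of $z^+$, so $K^\sharp(z)=0$ and $Q(e_0-z)=1+\|z\|\ge1$.
\end{example}

\begin{example}[two equal twists]\label{ex:two}
With the same $K$ let $Q(x)=|x_0-K^\sharp(x_{>1})|+|x_1-K^\sharp(x_{>1})|+\|x_{>1}\|$. For $z_n=\frac1n(e_2+\dots+e_{n+1})$ we get $Q(e_0+e_1+z_n/\log n)\to0$, but for every $z$ in the span of $e_2,e_3,\dots$ we have $Q(e_0-z)\ge|1+K^\sharp(z)|+|K^\sharp(z)|\ge1$.
\end{example}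

So an atomic space needs twisting functions $\Phi_0,\Phi_1,\dots$ with two further properties. In every sequence of blocks, whatever the signs, there must be averages on which the deviation of $\Phi_k$ produced by the positive parts is not canceled by the negative parts; and on these averages all other $\Phi_i$ must be nearly additive.

\section{The code sets and the functions $\Phi_k$}\label{sec:codes}

We enlarge the code set of Example~\ref{ex:one} by rules that grant discounts. A rule common to all code sets allows to join $n_l$ successive codes, $l$ even, at the price $\lambda_l$, which is far below the price $\log n_l$ of a convex combination. The $k$-th code set has one more rule: for odd $q$ it joins $n_q$ codes at the price $\lambda_q$, half of the price $\lambda_{q+1}$ of the common rule, but only along sequences in which each term is tied to $k$ and to all preceding terms by an injective coding.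

For finite sets write $A<B$ if $\max A<\min B$. A sequence of finite sets, or of finitely supported functions via their supports, is \emph{successive} if it increases in this sense; empty sets and zero functions are ignored. A function $y$ \emph{meets} a set $G$ if $y\mathbf 1_G\neq0$.

\subsection*{Parameters}
Let $\lambda_j=2^j$ and $n_0=4$, and for $j\ge1$ fix integers
\begin{equation}\label{eq:nj}
n_j\ge\max\bigl\{e^{2(j+1)^4\lambda_j},\ (2n_{j-1})^{10\lambda_j}\bigr\}.
\end{equation}
The sequence $(n_j)$ increases strictly. Put $L_j=\log(n_j+1)\ge\log5>1.6$. Let $\mathcal U$ be the countable set of finitely supported functions $y:\mathbb N\to[0,1]\cap\mathbb Q[e^{-1}]$. Fix an injective map $\sigma$ that assigns to each triple $(k,q,(y_1,\dots,y_s))$, with $k\in\mathbb N$, $q\geq1$ odd, $s\ge0$, $y_i\in\mathcal U$, an even integer such that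
\begin{equation}\label{eq:sigma}
\lambda_{\sigma(k,q,\cdot)}\ge2\lambda_q+\log n_q .
\end{equation}
(Enumerate the triples and choose each time an unused large even integer.) Since $2\lambda_q=\lambda_{q+1}$, we have $\sigma(k,q,\cdot)>q+1$, and so $\sigma\ge4$.

\subsection*{Rules}
For $\kappa\in\{*\}\cup\mathbb N$ let $\mathcal D_\kappa$ be the smallest subset of $\mathcal U$ satisfying (R0), (R1) and
\begin{itemize}
\item[(R2)] if $l\ge2$ is even, $d\le n_l$ and $y_1,\dots,y_d\in\mathcal D_\kappa$ are successive, then $e^{-\lambda_l}\sum_sy_s\in\mathcal D_\kappa$; an element of this form is said to be \emph{of weight $l$} in $\mathcal D_\kappa$;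
\item[(R3)] (only if $\kappa=k\in\mathbb N$) if $q$ is odd, $d\le n_q$, $(y_1,\dots,y_d)$ is $(k,q)$-special and $A\subset\mathbb N$, then $e^{-\lambda_q}\sum_sy_s\mathbf 1_A\in\mathcal D_k$.
\end{itemize}
Here $(y_1,\dots,y_d)$ is \emph{$(k,q)$-special} if it is successive and each $y_s$ is of weight $\sigma(k,q,(y_1,\dots,y_{s-1}))$ in $\mathcal D_k$. The premises of (R3) are the codes from which (R2) builds the $y_s$. Each rule has finitely many premises and stays inside $\mathcal U$, so $\mathcal D_\kappa=\bigcup_n\mathcal D_\kappa^n$, where $\mathcal D^0_\kappa$ is given by (R0) and $\mathcal D_\kappa^{n+1}$ consists of $\mathcal D_\kappa^n$ and all results of one application of (R1)--(R3) to premises in $\mathcal D_\kappa^n$. The \emph{stage} of $y$ is the least $n$ with $y\in\mathcal D_\kappa^n$. Since $\mathcal D_k$ satisfies the rules defining $\mathcal D_*$, we have $\mathcal D_*\subset\mathcal D_k$.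

\begin{lemma}\label{lem:restrict}
If $y\in\mathcal D_\kappa$ and $A'\subset\mathbb N$, then $y\mathbf 1_{A'}\in\mathcal D_\kappa$.
\end{lemma}

\begin{proof}
Induct on the stage. Restrictions of $0$ and $\mathbf 1_{\{i\}}$ are of the same kind. In (R1) and (R2) restrict each premise; the restricted premises in (R2) are still successive. In (R3) replace $A$ by $A\cap A'$.
\end{proof}

The set $A$ appears in (R3) only to make this lemma true: restricting the terms of a special sequence would destroy the coding.

A \emph{$p$-code} is an element obtained from (R2) with $l=p$ (for $p$ even) or from (R3) with $q=p$ (for $p$ odd). Every $y\in\mathcal D_\kappa$ is of stage $0$, or a rational convex combination of codes of earlier stage, or a $p$-code for some $p\ge1$. A \emph{$p$-combination} ($p\ge1$) is an expression $y=e^{-\lambda_p}\sum_{s\le d}y_s$ with $y,y_s\in\mathcal D_\kappa$, $(y_s)$ successive and $d\le n_p$. By Lemma~\ref{lem:restrict}, every $p$-code, and every restriction of a $p$-code, is a $p$-combination.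

Write $K_\kappa$ and $\mu_\kappa$ for the cost and the gauge of $\mathcal D_\kappa$.

\begin{lemma}\label{lem:R2}
If $l\ge2$ is even, $T\le n_l$ and $f_1,\dots,f_T\in c_{00}^+$ are successive, then $K_\kappa(\sum f_s)\le\sum K_\kappa(f_s)+\lambda_l\sum\|f_s\|$.
\end{lemma}

\begin{proof}
For $y_s\in\mathcal D_\kappa$ the code $y=e^{-\lambda_l}\sum y_s\mathbf 1_{\operatorname{supp}f_s}$ lies in $\mathcal D_\kappa$, and $\langle f_s,-\log y\rangle=\langle f_s,-\log y_s\rangle+\lambda_l\|f_s\|$.
\end{proof}

\subsection*{The twisting functions}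
The costs $K_*$ and $K_k$ differ only through (R3). To isolate its effect we subtract:
\[
\Phi_k=K_*^\sharp-K_k^\sharp\qquad(k\in\mathbb N).
\]
By Lemma~\ref{lem:cost}(d), $\Phi_k$ is homogeneous, in particular odd, and continuous on finite-dimensional subspaces.

\begin{lemma}\label{lem:phi}
For $k\in\mathbb N$ and $z_s,z,u\in c_{00}$:
\begin{itemize}
\item[(a)] $\bigl|\Phi_k(\sum_{s\le T}z_s)-\sum_{s\le T}\Phi_k(z_s)\bigr|\le2\log(T+1)\sum\|z_s\|$; for $T\le3$ the factor is at most $3$;
\item[(b)] $|\Phi_k(u)|\le\|u\|_{\mathrm w}$;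
\item[(c)] $|\Phi_k(z+u)-\Phi_k(z)|\le3\|z\|+4\|u\|_{\mathrm w}$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) is Lemma~\ref{lem:cost}(e) for $K_*$ and $K_k$, and $2\log4<3$. For (b), $\mathcal D_*\subset\mathcal D_k$ gives $0\le(K_*-K_k)(u^\pm)\le K_*(u^\pm)\le\|u\|_{\mathrm w}$, and $\Phi_k(u)$ is the difference of these two numbers. For (c), by (a) and (b) the left side is at most $3(\|z\|+\|u\|)+\|u\|_{\mathrm w}$.
\end{proof}

For disjointly supported $z_1,\dots,z_T\in c_{00}$ with average $z=\frac1T\sum z_s$ we have $z^\pm=\frac1T\sum z_s^\pm$, and we define the \emph{excesses}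
\[
\operatorname{ex}_\kappa^\pm\bigl((z_s)_s\bigr)=K_\kappa(z^\pm)-\frac1T\sum_sK_\kappa(z_s^\pm)\ \ge0 ;
\]
the inequality is Lemma~\ref{lem:cost}(a). The deviation of $\Phi_i$ from additivity on the average is
\begin{equation}\label{eq:excess}
\Phi_i(z)-\frac1T\sum_s\Phi_i(z_s)=\bigl(\operatorname{ex}_*^+-\operatorname{ex}_i^+\bigr)-\bigl(\operatorname{ex}_*^--\operatorname{ex}_i^-\bigr).
\end{equation}

\section{The space $X$}\label{sec:space}

Fix $0<r<1$, and fix $\varepsilon_i>0$ such that $\tau_j=\sum_{i\ge j}(i+1)\varepsilon_i$ satisfies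
\begin{equation}\label{eq:tau}
\tau_j\le\frac1{20L_j}\quad(j\ge0),\qquad1+4\tau_0\le2^{1/r-1}.
\end{equation}
(Take $\tau_j=c/(20L_j)$ with a small $c\in(0,1]$ and $\varepsilon_i=(\tau_i-\tau_{i+1})/(i+1)$.) The second condition is the only place where $r<1$ is used. Note that $\tau_j\le\tau_0\le\frac1{32}$.

For $x\in c_{00}$ define $\xi(x)\in c_{00}$ by downward recursion, starting with $\xi_h(x)=0$ beyond the support of $x$:
\[
\xi_i(x)=x_i-\varepsilon_i\Phi_i(\xi_{>i}(x)),\qquad\xi_{>i}(x)=\sum_{h>i}\xi_h(x)e_h .
\]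
The value $\xi_i(x)$ depends only on $(x_h)_{h\ge i}$. By downward induction, $\xi$ is homogeneous, odd, and continuous on finite-dimensional subspaces. If $x_D$ is the last nonzero coordinate of $x$, then $\xi_D(x)=x_D$ is the last nonzero coordinate of $\xi(x)$. For a finite linear combination, inserting $(u_s)_i=\xi_i(u_s)+\varepsilon_i\Phi_i(\xi_{>i}(u_s))$ into the definition gives
\begin{equation}\label{eq:xi}
\xi_i\Bigl(\sum a_su_s\Bigr)=\sum a_s\xi_i(u_s)-\varepsilon_i\Bigl[\Phi_i\Bigl(\xi_{>i}\Bigl(\sum a_su_s\Bigr)\Bigr)-\sum a_s\Phi_i(\xi_{>i}(u_s))\Bigr].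
\end{equation}
Let $c_{\ge k}=\operatorname{span}\{e_i:i\ge k\}$ and $Q_k(x)=\sum_{i\ge k}|\xi_i(x)|$ for $x\in c_{\ge k}$. Then $Q_k$ is absolutely homogeneous and vanishes only at $0$.

In \eqref{eq:xi} the error at the coordinate $i$ depends on the errors at all later coordinates. The weighted norm closes this loop, because $\Phi_i$ is bounded in it and $\sum(i+1)\varepsilon_i$ is small. The same device is used three times.

\begin{lemma}\label{lem:quasi}
$Q_k(x+y)\le(1+4\tau_0)(Q_k(x)+Q_k(y))$ for $x,y\in c_{\ge k}$.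
\end{lemma}

\begin{proof}
Let $\Delta$ be the restriction of $\xi(x+y)-\xi(x)-\xi(y)$ to the coordinates $\ge k$, and $Q=Q_k(x)+Q_k(y)$. For $i\ge k$ we have $\xi_{>i}(x+y)=\xi_{>i}(x)+\xi_{>i}(y)+\Delta_{>i}$, so \eqref{eq:xi} and Lemma~\ref{lem:phi}(a) with $T=3$ and (b) give
\[
|\Delta_i|\le\varepsilon_i\bigl(3Q+3\|\Delta_{>i}\|+\|\Delta_{>i}\|_{\mathrm w}\bigr)\le\varepsilon_i(3Q+4\|\Delta\|_{\mathrm w}).
\]
Multiply by $i+1$ and sum: $\|\Delta\|_{\mathrm w}\le\tau_0(3Q+4\|\Delta\|_{\mathrm w})$. Since $4\tau_0\le\frac18$, we get $\|\Delta\|\le\|\Delta\|_{\mathrm w}\le\frac{24}7\tau_0Q\le4\tau_0Q$.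
\end{proof}

To obtain an $r$-norm for the prescribed $r$ put, for $x\in c_{\ge k}$,
\[
\|x\|_{X_k}=\inf\Bigl\{\Bigl(\sum_sQ_k(x_s)^r\Bigr)^{1/r}:\ x=\sum_sx_s,\ x_s\in c_{\ge k},\ \text{finite sums}\Bigr\}.
\]

\begin{lemma}\label{lem:renorm}
$\|\cdot\|_{X_k}$ is an $r$-norm, and $\|x\|_{X_k}\le Q_k(x)\le4^{1/r}\|x\|_{X_k}$.
\end{lemma}

\begin{proof}
Homogeneity, subadditivity of the $r$-th power and the first inequality follow from the definition, and the second inequality gives definiteness. Let $P=Q_k^r$. By Lemma~\ref{lem:quasi} and \eqref{eq:tau}, $Q_k(x+y)\le2^{1/r}\max(Q_k(x),Q_k(y))$, that is, $P(x+y)\le2\max(P(x),P(y))$. We show by induction on $n$: if $P(x_i)\le h_i$ for $1\le i\le n$ and each $h_i$ is an integer power of $2$, then $P(x_1+\dots+x_n)\le2\sum h_i$. The case $n=1$ is trivial. If two bounds coincide, say $h_1=h_2=h$, replace $x_1,x_2$ by $x_1+x_2$ with the bound $2h$. Otherwise order them as $h_1>\dots>h_n$, so that $h_i\le2^{-(i-1)}h_1$; splitting off $x_1,x_2,\dots$ in turn,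
\[
P\Bigl(\sum x_i\Bigr)\le\max\bigl(2P(x_1),4P(x_2),\dots,2^{n-1}P(x_{n-1}),2^{n-1}P(x_n)\bigr)\le2h_1 .
\]
For nonzero $x_i$ choose $h_i\in[P(x_i),2P(x_i)]$; this gives $P(\sum x_i)\le4\sum P(x_i)$.
\end{proof}

Let $X_k$ be the completion of $(c_{\ge k},\|\cdot\|_{X_k})$ and $X=X_0$. These are infinite-dimensional $r$-Banach spaces, separable because rational combinations of the $e_i$ are dense. Each $X_k$ is an extension of $X_{k+1}$ by a line.

\begin{lemma}\label{lem:pi}
Deleting the $k$-th coordinate extends to an open surjection $\pi:X_k\to X_{k+1}$ with $\|\pi h\|_{X_{k+1}}\le\|h\|_{X_k}$, kernel $\mathbb Re_k$, and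
\begin{equation}\label{eq:dist}
\operatorname{dist}(h,\mathbb Re_k)\le4^{1/r}\|\pi h\|_{X_{k+1}}\qquad(h\in X_k).
\end{equation}
\end{lemma}

\begin{proof}
Deleting $x_k$ does not change $\xi_i(x)$ for $i>k$, so $Q_{k+1}(\pi x)\le Q_k(x)$, hence $\|\pi x\|_{X_{k+1}}\le\|x\|_{X_k}$, and $\pi$ extends. Since $\xi_k(x-te_k)=\xi_k(x)-t$, the choice $t=\xi_k(x)$ gives $Q_k(x-te_k)=Q_{k+1}(\pi x)$. With Lemma~\ref{lem:renorm} this proves \eqref{eq:dist} on $c_{\ge k}$, and both sides are continuous. So $\ker\pi=\mathbb Re_k$, and $X_k/\mathbb Re_k\to X_{k+1}$ is an isomorphism onto its range. The range is closed and contains $c_{\ge k+1}$, so it is $X_{k+1}$.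
\end{proof}

\begin{proposition}\label{prop:key}
If $H$ is a closed infinite-dimensional subspace of $X_k$, then $e_k\in H$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:atomic} from Proposition~\ref{prop:key}]
Let $H\subset X$ be closed and infinite-dimensional, let $\pi_k:X\to X_k$ be the composite of the maps $\pi$, and $H_k=\pi_k(H)$. By induction $H_k$ is closed and infinite-dimensional: if this holds for $k$, then $e_k\in H_k$, so $H_k$ contains the kernel of the open surjection $\pi$; its complement is then the preimage of the complement of $H_{k+1}$, so $H_{k+1}$ is closed, and it is infinite-dimensional since $\ker\pi$ is a line. The kernel of $\pi_k$ is $F_k=\operatorname{span}(e_0,\dots,e_{k-1})$: if $\pi_{k+1}h=0$, then $\pi_kh=te_k=\pi_k(te_k)$, so $h-te_k\in F_k$ by induction. If $F_k\subset H$, then $\pi_k(e_k)=e_k\in\pi_k(H)$ gives $e_k\in H+F_k=H$, so $F_{k+1}\subset H$. Hence $H$ contains $c_{00}$, and $H=X$.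
\end{proof}

Here is the plan for Proposition~\ref{prop:key}. If $e_k\notin H$, then $\pi$ is bounded below on $H$, so a vector $v$ near $H$ with $Q_{k+1}(\pi v)$ bounded has $|\xi_k(v)|$ bounded. We take vectors $x_n$ near $H$ whose images $\xi(x_n)$ are successive and normalized, and $v=\sum a_nx_n$. By \eqref{eq:xi}, $\xi_i(v)$ differs from $\sum a_n\xi_i(x_n)$ by $\varepsilon_i$ times a deviation of $\Phi_i$ from additivity. We need this deviation to be large for $i=k$ and summable against $(i+1)\varepsilon_i$ for $i>k$. For an average of at most $n_j$ terms and $i\ge j$ the crude bound $2L_j$ of Lemma~\ref{lem:phi}(a) suffices, because $\tau_jL_j\le\frac1{20}$. For $i<j$ the deviation must be bounded by an absolute constant, and by \eqref{eq:excess} this requires knowing the excesses of $K_*$ and $K_i$ up to an additive constant. The next two sections describe averages for which they can be computed.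

\section{Nodes}\label{sec:nodes}

\subsection*{Two counting lemmas}

\begin{lemma}\label{lem:interval}
Let $(G_\alpha)$ be successive sets and $y_1,\dots,y_d$ successive functions, and let $m_\alpha$ be the number of $s$ such that $y_s$ meets $G_\alpha$. Then $\sum_\alpha\max(0,m_\alpha-1)\le d$. Consequently at most $d$ of the $G_\alpha$ are met by two or more $y_s$, and $\sum_\alpha m_\alpha\le\#\{\alpha:m_\alpha\geq1\}+d$.
\end{lemma}

\begin{proof}
Let $s_1<\dots<s_m$ be the indices with $y_{s_a}$ meeting $G_\alpha$. For $a<m$,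
\[
\min G_\alpha\le\max\operatorname{supp}y_{s_a}<\min\operatorname{supp}y_{s_{a+1}}\le\max G_\alpha ,
\]
so $\max\operatorname{supp}y_{s_a}$ lies in the interval $[\min G_\alpha,\max G_\alpha]$. These intervals are disjoint, so each $s$ is counted for at most one $\alpha$.
\end{proof}

A $p$-code with small $p$ pays a small price but has few terms. To cover many sets it must be built from codes that cover many sets, and each further layer costs a factor $e^{-2}$. The next lemma makes this precise: an estimate for $p$-codes with large $p$ extends to all codes.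

\begin{lemma}\label{lem:descent}
Fix $\kappa$, finitely many successive sets $G_\alpha$, and let $\nu(u)$ be the number of $\alpha$ such that $u$ meets $G_\alpha$. Let $\Psi:c_{00}^+\to[0,\infty)$ be subadditive and positively homogeneous, $C>0$, and let $p_0,\Gamma\ge1$ be integers. Suppose that $\Psi(y)\le C\nu(y)$ for all $y\in\mathcal D_\kappa$, and $\Psi(y)\le C(\nu(y)e^{-2\Gamma}+1)$ for all $p$-codes $y\in\mathcal D_\kappa$ with $p\ge p_0$. Then
\[
\Psi(y)\le C\bigl(\nu(y)e^{-2\Gamma}+(2n_{p_0-1})^\Gamma\bigr)\qquad\text{for all }y\in\mathcal D_\kappa .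
\]
\end{lemma}

\begin{proof}
Let $n=n_{p_0-1}$, $B_0=0$ and $B_\gamma=n(1+B_{\gamma-1})=n+\dots+n^\gamma\le\gamma n^\gamma\le(2n)^\gamma$. We prove by induction on $\gamma\in\{0,\dots,\Gamma\}$ that $\Psi(y)\le C(\nu(y)e^{-2\gamma}+B_\gamma)$ for all $y\in\mathcal D_\kappa$. For $\gamma=0$ this is the first hypothesis. Let $\gamma\ge1$, so $B_\gamma\ge1$, and induct on the stage of $y$. At stage $0$, $\nu(y)\le1$ and $\Psi(y)\le C$. If $y=\sum p_sy_s$ is a convex combination of codes of earlier stage with $p_s>0$, then $\nu(y_s)\le\nu(y)$ and $\Psi(y)\le\sum p_s\Psi(y_s)$. For a $p$-code with $p\ge p_0$ use the second hypothesis. Let $y=e^{-\lambda_p}\sum_{s\le d}y_s$ be a $p$-code with $1\le p<p_0$, written as a $p$-combination. Then $d\le n$, $e^{-\lambda_p}\le e^{-2}$, and $\sum_s\nu(y_s)\le\nu(y)+d$ by Lemma~\ref{lem:interval}. The claim for $\gamma-1$, valid for all codes, gives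
\[
\Psi(y)\le Ce^{-2}\sum_s\bigl(\nu(y_s)e^{-2\gamma+2}+B_{\gamma-1}\bigr)\le C\bigl(\nu(y)e^{-2\gamma}+d+dB_{\gamma-1}\bigr)\le C\bigl(\nu(y)e^{-2\gamma}+B_\gamma\bigr).\qedhere
\]
\end{proof}

\subsection*{The excess of a node}
We want averages $g$ of $n_l$ successive blocks $f_\alpha$ for which (R2) with index $l$ is, up to a constant, the best available code. By Lemma~\ref{lem:descent} the competitors are the $p$-codes with $p\geq l$. Such a code may have far more than $n_l$ terms and cut every block into parts, and on a block that is cut we know only that the gauge is at most $1$. The remedy is to make each $f_\alpha$ an average of $N_\alpha$ pieces, with $N_\alpha$ growing very fast: when $N_\alpha\ge n_p$ the code cuts only a small fraction of the pieces, and on all but one of the earlier blocks the factor $e^{-\lambda_p}$ beats the size of the support.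

\begin{definition}\label{def:node}
Let $l\ge4$ be even. An \emph{$l$-node} consists of vectors $\zeta_{\alpha,t}\in c_{00}$, $1\le\alpha\le n_l$, $1\le t\le N_\alpha$, successive in the lexicographic order, with $\|\zeta_{\alpha,t}\|=1$, such that
\begin{itemize}
\item[(N1)] $n_l\le N_1\le N_2\le\cdots$;
\item[(N2)] for $\alpha<n_l$ there is $b_\alpha$ with $\lambda_{b_\alpha}\ge\log\bigl|\bigcup_t\operatorname{supp}\zeta_{\alpha,t}\bigr|+2\lambda_l$ and $N_{\alpha+1}\ge n_{b_\alpha}$;
\item[(N3)] $\operatorname{ex}_\kappa^\pm((\zeta_{\alpha,t})_t)\le3$ for all $\alpha$, both signs, and $\kappa\in\{*,0,1,\dots,l-1\}$.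
\end{itemize}
We put $f_\alpha=\frac1{N_\alpha}\sum_t\zeta_{\alpha,t}$ and $g=\frac1{n_l}\sum_\alpha f_\alpha$.
\end{definition}

Condition (N3) says that the inner averages cost almost nothing. Fix an $l$-node, an arbitrary $\kappa\in\{*\}\cup\mathbb N$ and a sign $\pm$. Let $E_{\alpha,t}=\operatorname{supp}\zeta_{\alpha,t}^\pm$, let $\nu(u)$ be the number of $\alpha$ such that $u$ meets $\bigcup_tE_{\alpha,t}$, and
\[
S(u)=\sum_\alpha\frac1{N_\alpha}\sum_t\mu_\kappa(u\mathbf 1_{E_{\alpha,t}})\qquad(u\in c_{00}^+).
\]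
$S$ is subadditive and positively homogeneous, and $S(y)\le\nu(y)\le n_l$ for $y\in\mathcal D_\kappa$.

\begin{lemma}\label{lem:node}
\begin{itemize}
\item[(a)] If $y\in\mathcal D_\kappa$ is a $p$-combination, then $S(y)\le\nu(y)(e^{-\lambda_p}+e^{-2\lambda_l})+2$.
\item[(b)] If $y_1,\dots,y_d\in\mathcal D_\kappa$ are successive and $d\le n_{l-1}$, then $\sum_sS(y_s)\le3n_le^{-\lambda_l}$.
\item[(c)] Let $a=\|g^\pm\|>0$, $\kappa\in\{*,0,\dots,l-1\}$, and $y\in\mathcal D_\kappa$ with $\langle g^\pm,-\log y\rangle<\infty$. Then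
\[
\langle g^\pm,-\log y\rangle\ge\frac1{n_l}\sum_\alpha K_\kappa(f_\alpha^\pm)-a\log\frac{S(y)}{n_l}-3-\frac1e .
\]
\item[(d)] If $\kappa\in\{*,0,\dots,l-1\}$ and $a=\|g^\pm\|$, then $a\lambda_l-5\le\operatorname{ex}_\kappa^\pm((f_\alpha)_\alpha)\le a\lambda_l$. The upper bound holds for all $\kappa$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $y=e^{-\lambda_p}\sum_{s\le d}y_s$, and let $\alpha_p$ be the least $\alpha$ with $N_\alpha\ge n_p$, or $n_l+1$ if there is none. Indices $\alpha$ not counted by $\nu(y)$ contribute $0$. If $\alpha<\alpha_p-1$, then $n_{b_\alpha}\le N_{\alpha+1}<n_p$, so $b_\alpha<p$; since $y\le e^{-\lambda_p}$ pointwise, (N2) gives $\mu_\kappa(y\mathbf 1_{E_{\alpha,t}})\le|E_{\alpha,t}|e^{-\lambda_{b_\alpha}}\le e^{-2\lambda_l}$. The index $\alpha=\alpha_p-1$ contributes at most $1$. Let $\alpha\ge\alpha_p$. If $E_{\alpha,t}$ is met by at most one $y_s$, then $\mu_\kappa(y\mathbf 1_{E_{\alpha,t}})\le e^{-\lambda_p}$, so these pairs contribute at most $e^{-\lambda_p}$ for each $\alpha$. By Lemma~\ref{lem:interval}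 at most $d\le n_p$ sets $E_{\alpha,t}$ are met by two or more $y_s$, and each contributes at most $1/N_\alpha\le1/n_p$ by (N1); together at most $1$.

(b) By (a), $S(y)\le2(\nu(y)e^{-\lambda_l}+1)$ for $p$-codes with $p\ge l$. Lemma~\ref{lem:descent} with $C=2$, $p_0=l$, $\Gamma=\lambda_l/2$ gives, with $n=n_{l-1}$, $S(y_s)\le2\nu(y_s)e^{-\lambda_l}+2(2n)^{\lambda_l/2}$. Since $\sum_s\nu(y_s)\le n_l+d$ by Lemma~\ref{lem:interval},
\[
\sum_sS(y_s)\le2n_le^{-\lambda_l}+2n\bigl(1+(2n)^{\lambda_l/2}\bigr),
\]
and $2n(1+(2n)^{\lambda_l/2})e^{\lambda_l}\le(2n)^{2+3\lambda_l/2}\le n_l$ by \eqref{eq:nj}.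

(c) Let $\operatorname{avg}$ denote the average over $(\alpha,t)$ with weights $1/(n_lN_\alpha)$, and $a_{\alpha,t}=\|\zeta_{\alpha,t}^\pm\|\le1$. The supports are disjoint, so $g^\pm=\operatorname{avg}\zeta_{\alpha,t}^\pm$ and $a=\operatorname{avg}a_{\alpha,t}$. By finiteness, $y>0$ on each $E_{\alpha,t}$. Lemma~\ref{lem:gauge} with $u=y\mathbf 1_{E_{\alpha,t}}$ (for $a_{\alpha,t}>0$) and \eqref{eq:jensen} give
\[
\langle g^\pm,-\log y\rangle\ge\operatorname{avg}K_\kappa(\zeta_{\alpha,t}^\pm)-\operatorname{avg}a_{\alpha,t}\log\mu_\kappa(y\mathbf 1_{E_{\alpha,t}})\ge\operatorname{avg}K_\kappa(\zeta_{\alpha,t}^\pm)-a\log\frac{S(y)}{n_l}-\frac1e ,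
\]
and $\operatorname{avg}K_\kappa(\zeta_{\alpha,t}^\pm)\ge\frac1{n_l}\sum_\alpha K_\kappa(f_\alpha^\pm)-3$ by (N3).

(d) The upper bound is Lemma~\ref{lem:R2} applied to the vectors $f_\alpha^\pm/n_l$. For $a=0$ the excess is $0$. For $a>0$, (b) with $d=1$ gives $-a\log(S(y)/n_l)\ge a\lambda_l-\log3$, since $a\le1$. Insert this in (c), take the infimum over $y$, and use $3+\frac1e+\log3<5$.
\end{proof}

By \eqref{eq:excess}, part (d) means that for $i<l$ the function $\Phi_i$ is additive on a node up to $10$: the large terms $a\lambda_l$ cancel. The purpose of nodes is that they recognize weights: the proof below shows that a code of weight different from $l$ has much smaller gauge on an $l$-node than a code of weight $l$ can have.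

\section{Special sequences of nodes}\label{sec:special}

We now average $n_q$ nodes, $q$ odd, whose indices follow the coding $\sigma$ along nearly optimal codes for the \emph{positive} parts. Rule (R3) of $\mathcal D_k$ then applies to the positive part of the average, and we show that it helps nowhere else.

Let $q$ be odd, $k<q$ and $M=n_q$. For $1\le m\le M$ let an $l_m$-node be given, with data $\zeta_{m,\alpha,t}$, $N_{m,\alpha}$, $f_{m,\alpha}$, $g_m$, all $\zeta_{m,\alpha,t}$ being successive in the lexicographic order. Suppose that $\eta_m$ is of weight $l_m$ in $\mathcal D_k$, $\operatorname{supp}\eta_m\subset\operatorname{supp}g_m^+$, and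
\begin{equation}\label{eq:special}
l_m=\sigma(k,q,(\eta_1,\dots,\eta_{m-1})),\qquad\langle g_m^+,-\log\eta_m\rangle\le K_k(g_m^+)+6 .
\end{equation}
The $l_m$ are even, larger than $q+1$, and distinct because $\sigma$ is injective. Put $\bar g=\frac1M\sum_mg_m$ and $A^\pm=\|\bar g^\pm\|\le1$.

\begin{lemma}\label{lem:special}
\begin{itemize}
\item[(a)] $\operatorname{ex}_k^+((g_m)_m)\le A^+\lambda_q+6$.
\item[(b)] $\operatorname{ex}_\kappa^\pm((g_m)_m)\le2A^\pm\lambda_q$ for all $\kappa$ and both signs.
\item[(c)] $\operatorname{ex}_\kappa^\pm((g_m)_m)\ge2A^\pm\lambda_q-6$ if $\kappa=*$, or $\kappa\in\{0,\dots,q-1\}\setminus\{k\}$, or $\kappa=k$ and the sign is $-$.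
\end{itemize}
\end{lemma}

\begin{proof}
(a) The sequence $(\eta_1,\dots,\eta_M)$ is $(k,q)$-special, so $y=e^{-\lambda_q}\sum\eta_m\in\mathcal D_k$, and $\langle\bar g^+,-\log y\rangle=\frac1M\sum_m\langle g_m^+,-\log\eta_m\rangle+A^+\lambda_q$. Use \eqref{eq:special}.

(b) This is Lemma~\ref{lem:R2} with $l=q+1$, since $M\le n_{q+1}$ and $\lambda_{q+1}=2\lambda_q$.

(c) Fix $\kappa$ and the sign as in (c). Let $S_m$ and $E_{m,\alpha,t}$ be the objects of Section~\ref{sec:nodes} for the $m$-th node, and normalize:
\[
U_m(u)=e^{\lambda_{l_m}}S_m(u)/n_{l_m},\qquad U=\sum_mU_m .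
\]
Let $\nu(u)$ now be the number of $m$ such that $u$ meets $G_m=\bigcup_{\alpha,t}E_{m,\alpha,t}$; if $u$ does not meet $G_m$, then $U_m(u)=0$. By Lemma~\ref{lem:node}(b), $U_m\le3$ on $\mathcal D_\kappa$, so $U\le3\nu$ on $\mathcal D_\kappa$.

\emph{Step 1: wrong weights.} Let $y=e^{-\lambda_p}\sum_{s\le d}y_s\in\mathcal D_\kappa$ be a $p$-combination with $p\neq l_m$. Then
\begin{equation}\label{eq:wrong}
U_m(y)\le3e^{-\lambda_{\min(p,l_m)}} .
\end{equation}
If $p<l_m$, then $d\le n_p\le n_{l_m-1}$, and subadditivity and Lemma~\ref{lem:node}(b) give $U_m(y)\le e^{-\lambda_p}\sum_sU_m(y_s)\le3e^{-\lambda_p}$. If $p>l_m=l$, then $\lambda_p\ge2\lambda_l$, and Lemma~\ref{lem:node}(a) gives $U_m(y)\le e^{\lambda_l}(2e^{-2\lambda_l}+2/n_l)\le3e^{-\lambda_l}$, because $n_l\ge2e^{2\lambda_l}$ by \eqref{eq:nj}.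

\emph{Step 2: $U(y)\le3(\nu(y)e^{-2\lambda_q}+1)$ for every $p$-code $y\in\mathcal D_\kappa$ with $p\ge q$.} Let $p>q$. For $l_m\neq p$ we have $\min(p,l_m)\ge q+1$, so \eqref{eq:wrong} gives $U_m(y)\le3e^{-2\lambda_q}$. At most one $m$ has $l_m=p$, and it contributes at most $3$.

Let $p=q$. Since $q$ is odd, $\kappa\in\mathbb N$ and $y=e^{-\lambda_q}\sum_{s\le d}y_s\mathbf 1_A$ with $d\le n_q$ and $y_s$ of weight $w_s=\sigma(\kappa,q,(y_1,\dots,y_{s-1}))$. By subadditivity $U(y)\le\sum_m\sum_sU_m(y_s\mathbf 1_A)$. Each $y_s\mathbf 1_A$ is a $w_s$-combination. If $w_s\neq l_m$, then \eqref{eq:wrong} and \eqref{eq:sigma}, which holds for both $w_s$ and $l_m$, give $U_m(y_s\mathbf 1_A)\le3e^{-2\lambda_q}/n_q$. For fixed $m$ these $s$ contribute at most $3e^{-2\lambda_q}$, and nothing if $y$ does not meet $G_m$. It remains to see that at most one pair $(s,m)$ has $w_s=l_m$ and $U_m(y_s\mathbf 1_A)\neq0$; such a pair contributes at most $3$. If $\kappa\neq k$, injectivity of $\sigma$ gives $w_s\neq l_m$ for all $s,m$. Let $\kappa=k$, so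 that the sign is $-$. If $w_s=l_m$, then by injectivity $s=m$ and $y_t=\eta_t$ for $t<m$. Suppose that $w_m=l_m$ and $w_{m'}=l_{m'}$ with $m<m'$. Then $y_m=\eta_m$ is supported in $\operatorname{supp}g_m^+=\bigcup_{\alpha,t}\operatorname{supp}\zeta_{m,\alpha,t}^+$, which is disjoint from $G_m=\bigcup_{\alpha,t}\operatorname{supp}\zeta^-_{m,\alpha,t}$, so $U_m(y_m\mathbf 1_A)=0$. Thus only the largest $m$ with $w_m=l_m$ can contribute.

\emph{Step 3: $U(y)\le4Me^{-2\lambda_q}$ for all $y\in\mathcal D_\kappa$.} Lemma~\ref{lem:descent} with $C=3$, $p_0=q$, $\Gamma=\lambda_q$ gives $U(y)\le3Me^{-2\lambda_q}+3(2n)^{\lambda_q}$ with $n=n_{q-1}\ge4$. Since $e^2<8\le2n$, we have $3(2n)^{\lambda_q}e^{2\lambda_q}\le(2n)^{1+2\lambda_q}\le n_q=M$.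

\emph{Step 4.} Write $a_m=\|g_m^\pm\|\le1$ and $A=A^\pm=\frac1M\sum a_m$. For $A=0$ the assertion is trivial, so let $A>0$, and let $y\in\mathcal D_\kappa$ with $\langle\bar g^\pm,-\log y\rangle<\infty$. Since $\kappa=*$ or $\kappa<q<l_m$, Lemma~\ref{lem:node}(c) applies when $a_m>0$. With $S_m(y)/n_{l_m}=e^{-\lambda_{l_m}}U_m(y)$ and the upper bound of Lemma~\ref{lem:node}(d),
\[
\langle g_m^\pm,-\log y\rangle\ge\frac1{n_{l_m}}\sum_\alpha K_\kappa(f_{m,\alpha}^\pm)+a_m\lambda_{l_m}-a_m\log U_m(y)-4\ \ge\ K_\kappa(g_m^\pm)-a_m\log U_m(y)-4 ;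
\]
for $a_m=0$ the outer inequality reads $0\ge-4$. By \eqref{eq:jensen} and Step 3,
\[
\frac1M\sum_ma_m\log U_m(y)\le A\log\frac{U(y)}M+\frac1e\le-2A\lambda_q+\log4+\frac1e\le-2A\lambda_q+2 .
\]
Averaging over $m$ and taking the infimum over $y$ proves (c).
\end{proof}

The end of Step 2 removes both obstacles of Section~\ref{sec:cost}. Because $\sigma$ records $k$, the discount is not available in $\mathcal D_\kappa$ for $\kappa\ne k$. Because $\sigma$ records the preceding terms, a special sequence with the right weights must repeat the $\eta_t$, which vanish where $\bar g$ is negative.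

\section{Vectors near a subspace}\label{sec:near}

Suppose that Proposition~\ref{prop:key} fails: $H\subset X_k$ is closed and infinite-dimensional and $e_k\notin H$. From now on $k$ and $H$ are fixed, distances are taken in $\|\cdot\|_{X_k}$, and for $x\in c_{\ge k}$ we write $\xi(x)$ for $\sum_{i\ge k}\xi_i(x)e_i$, so that $Q_k(x)=\|\xi(x)\|$.

\begin{lemma}\label{lem:below}
There is a constant $c'$ such that $Q_k(v)\le c'$ for every $v\in c_{\ge k}$ with $\operatorname{dist}(v,H)\le1$ and $Q_{k+1}(\pi v)\le4$.
\end{lemma}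

\begin{proof}
First, there is $c_H$ with $\|h\|_{X_k}\le c_H\|\pi h\|_{X_{k+1}}$ for $h\in H$. Otherwise there are $h_n\in H$ with $\|h_n\|_{X_k}=1$ and $\pi h_n\to0$. By \eqref{eq:dist}, $h_n-t_ne_k\to0$ for some scalars $t_n$, which are bounded. Along a subsequence $h_n\to te_k$ with $\|te_k\|_{X_k}=1$, so $t\neq0$ and $e_k\in H$, a contradiction. Now choose $h\in H$ with $\|v-h\|_{X_k}\le2$. Then $\|\pi h\|_{X_{k+1}}^r\le4^r+2^r$, so $\|v\|_{X_k}^r\le2^r+c_H^r(4^r+2^r)$, and Lemma~\ref{lem:renorm} bounds $Q_k(v)$.
\end{proof}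

In an infinite-dimensional subspace one finds vectors with finitely many vanishing coordinates by linear algebra. The coordinates $\xi_i$ are not linear, but they are odd and continuous, and we use the Borsuk--Ulam theorem: an odd continuous map from $\{c\in\mathbb R^{m+1}:\sum|c_s|=1\}$ to $\mathbb R^{m'}$ with $m'\le m$ has a zero.

\begin{lemma}\label{lem:base}
For every $P\ge k$ and $\delta>0$ there is $x\in c_{\ge k}$ with $\xi_i(x)=0$ for $k\le i<P$, $Q_k(x)=1$ and $\operatorname{dist}(x,H)\le\delta$.
\end{lemma}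

\begin{proof}
Take linearly independent $h_0,\dots,h_P\in H$ and let $\theta>0$ be the minimum of $\|\sum c_sh_s\|_{X_k}$ over $\sum|c_s|=1$. Choose $h'_s\in c_{\ge k}$ with $\|h_s-h'_s\|_{X_k}\le\delta'$, where $(P+1)\delta'^r\le\theta^r/2$. For $\sum|c_s|=1$ and $w=\sum c_sh'_s$ we have $\|w-\sum c_sh_s\|_{X_k}^r\le(P+1)\delta'^r$, hence $Q_k(w)\ge\|w\|_{X_k}\ge2^{-1/r}\theta$. The odd continuous map $c\mapsto(\xi_i(\sum c_sh'_s))_{k\le i<P}\in\mathbb R^{P-k}$ has a zero on the sphere. For the corresponding $w$ put $x=w/Q_k(w)$. Then $\operatorname{dist}(x,H)\le(2P+2)^{1/r}\delta'/\theta$, which is at most $\delta$ for small $\delta'$.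
\end{proof}

Applying the lemma repeatedly, fix $x_1,x_2,\ldots\in c_{\ge k}$ such that the vectors $z_n=\xi(x_n)$ are successive, $\|z_n\|=1$, and $\sum_n\operatorname{dist}(x_n,H)^r<1$. The last nonzero coordinates of $x_n$ and $z_n$ have the same position, and these positions increase strictly, so the $x_n$ are linearly independent. For $v=\sum a_nx_n$ (finite sum) define the linear part and the error
\[
\zeta(v)=\sum a_nz_n,\qquad\Delta(v)=\xi(v)-\zeta(v).
\]
If all $|a_n|\le1$, then $\operatorname{dist}(v,H)^r\le\sum|a_n|^r\operatorname{dist}(x_n,H)^r<1$.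

The pieces of a node must have small excess (N3), a positive part of definite size, and a small error $\Delta$. Small excess comes from a pigeonhole argument: by (R2), averaging $n_j$ blocks raises a cost by at most $\lambda_j$, so in a long chain of repeated averagings some step raises it very little. On the way we have no control of the deviations of $\Phi_i$ for $i<j$; the Borsuk--Ulam theorem annihilates these coordinates.

\begin{lemma}\label{lem:flat}
Let $N\ge1$, let $j\ge\max(N,k+1)$ be even, and $n_*\geq1$. There are $u_t=\sum_na_{t,n}x_n$, $1\le t\le N$, involving successive sets of indices $n\ge n_*$, with $\sum_n|a_{t,n}|=1$, such that $\zeta_t=\zeta(u_t)$ satisfy $\|\zeta_t\|=1$, $\|\zeta_t^+\|\ge\frac12$, $\operatorname{supp}\zeta_t\subset[j,\infty)$, and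
\begin{itemize}
\item[(a)] $\|\Delta(u_t)\|_{\mathrm w}\le1$, and $\Delta_i(u_t)=0$ for $k\le i<j$;
\item[(b)] $\operatorname{ex}_\kappa^\pm((\zeta_t)_t)\le3$ for $\kappa\in\{*,0,\dots,j-1\}$ and both signs.
\end{itemize}
\end{lemma}

\begin{proof}
Enlarge $n_*$ so that $\operatorname{supp}z_n\subset[j,\infty)$ for $n\ge n_*$. Let $J=\{*,0,\dots,j-1\}$, a set of $j+1$ elements, $N'=N(j+1)\le(j+1)^2$ and $t_0=N'(j+1)\lambda_j$. Then $t_0\log N'\le2(j+1)^3\lambda_j\log(j+1)\le2(j+1)^4\lambda_j$, so $N'^{t_0}\le n_j$ by \eqref{eq:nj}.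

\emph{Stabilization.} Consider the $N'^{t_0}$ consecutive indices starting with $n_*$. For $0\le s\le t_0$ cut them into consecutive groups of $N'^s$ indices; the averages of the $x_n$ over these groups are the \emph{vectors of level $s$}. For such $V$, $|\zeta(V)|$ is the average of the $|z_n|$ and $\|\zeta(V)\|=1$. Let $\chi_s$ be the average of $\sum_{\kappa\in J}K_\kappa(|\zeta(V)|)$ over the vectors $V$ of level $s$. By Lemma~\ref{lem:R2} with $l=j$, $\chi_{t_0}\le\chi_0+(j+1)\lambda_j$, so $\chi_{s+1}-\chi_s\le(j+1)\lambda_j/t_0=1/N'$ for some $s<t_0$. Each $V$ of level $s+1$ is an average $\frac1{N'}\sum_{b\le N'}V_b$ of vectors of level $s$, and $\chi_{s+1}-\chi_s$ is the average over such $V$ of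
\[
\sum_{\kappa\in J}\Bigl[K_\kappa(|\zeta(V)|)-\frac1{N'}\sum_bK_\kappa(|\zeta(V_b)|)\Bigr],
\]
where each bracket is nonnegative by Lemma~\ref{lem:cost}(a). Hence for some $V$ each bracket is at most $1/N'$. Fix this $V$ and put $\zeta'_b=\zeta(V_b)$.

\emph{One code for all combinations.} Fix $\kappa\in J$ and choose $y\in\mathcal D_\kappa$ with $\langle|\zeta(V)|,-\log y\rangle\le K_\kappa(|\zeta(V)|)+1/N'$. Multiplying by $N'$ we get $\sum_b[\langle|\zeta'_b|,-\log y\rangle-K_\kappa(|\zeta'_b|)]\le2$ with nonnegative terms, so each term is at most $2$. With $k_b=K_\kappa(\zeta_b'^+)+K_\kappa(\zeta_b'^-)$, Lemma~\ref{lem:cost}(b) gives $K_\kappa(|\zeta_b'|)\le k_b+\log2$, so $\langle|\zeta'_b|,-\log y\rangle\le k_b+3$. For $z=\sum c_b\zeta'_b$ with $\sum|c_b|\le1$ we have $|z|=\sum|c_b||\zeta'_b|$, and therefore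
\begin{equation}\label{eq:onecode}
\sum_b|c_b|k_b\ \le\ K_\kappa(z^+)+K_\kappa(z^-)\ \le\ \langle|z|,-\log y\rangle\ \le\ \sum_b|c_b|k_b+3 .
\end{equation}
The first inequality is superadditivity, since $z^+=\sum_{c_b>0}|c_b|\zeta_b'^++\sum_{c_b<0}|c_b|\zeta_b'^-$ and $z^-$ is the same sum with the signs exchanged; the second is $K_\kappa(z^+)+K_\kappa(z^-)\le K_\kappa(|z|)$.

\emph{Choice of $u_t$.} Split $\{1,\dots,N'\}$ into $N$ consecutive groups of $j+1$ indices. By the Borsuk--Ulam theorem ($j+1$ coefficients, $j-k\le j$ equations) choose in the $t$-th group coefficients with $\sum|c_b|=1$ such that $u_t=\sum c_bV_b$ has $\xi_i(u_t)=0$ for $k\le i<j$. Then $\sum_n|a_{t,n}|=1=\|\zeta_t\|$, and replacing $u_t$ by $-u_t$ if necessary we have $\|\zeta_t^+\|\ge\frac12$.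

(b) Let $f=\frac1N\sum_t\zeta_t=\sum_b(c_b/N)\zeta_b'$. The upper estimate in \eqref{eq:onecode} for $f$ and the lower estimate for each $\zeta_t$ give $\operatorname{ex}_\kappa^++\operatorname{ex}_\kappa^-\le3$, and both excesses are nonnegative.

(a) Write $\Delta=\Delta(u_t)$. For $k\le i<j$ both $\xi_i(u_t)$ and $(\zeta_t)_i$ vanish. For $i\ge j$, \eqref{eq:xi} gives $\Delta_i=-\varepsilon_i[\Phi_i((\zeta_t+\Delta)_{>i})-\sum_na_{t,n}\Phi_i((z_n)_{>i})]$. By Lemma~\ref{lem:phi}(c), and by (a) of that lemma for the at most $n_j$ terms $a_{t,n}(z_n)_{>i}$, we get $|\Delta_i|\le\varepsilon_i(3+4\|\Delta\|_{\mathrm w}+2L_j)$. Hence, by \eqref{eq:tau},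
\[
\|\Delta\|_{\mathrm w}\le\tau_j(2L_j+3+4\|\Delta\|_{\mathrm w})\le\tfrac1{10}+\tfrac3{32}+\tfrac18\|\Delta\|_{\mathrm w},
\]
and $\|\Delta\|_{\mathrm w}\le1$.
\end{proof}

\section{Proof of Proposition~\ref{prop:key}}\label{sec:end}

We keep the assumption and notation of Section~\ref{sec:near}. Fix an odd $q>k$ and $M=n_q$. We construct a vector $v$ near $H$ whose linear part is the average $\bar g$ of a special sequence of nodes, and show that $Q_{k+1}(\pi v)\le4$ while $|\xi_k(v)|$ grows with $q$.

\subsection*{Construction}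
For $m=1,\dots,M$ in turn we define an $l_m$-node and a code $\eta_m$. Put $l_m=\sigma(k,q,(\eta_1,\dots,\eta_{m-1}))>q+1$. For $\alpha=1,\dots,n_{l_m}$ in turn, choose $N_{m,\alpha}$ so large that (N1) and (N2) hold; this involves only $N_{m,\alpha-1}$ and the supports already chosen. Choose an even $j_{m,\alpha}\ge\max(N_{m,\alpha},l_m)$; then $j_{m,\alpha}\geq k+1$. Lemma~\ref{lem:flat} gives vectors $u_{m,\alpha,t}$, $t\le N_{m,\alpha}$, with indices $n$ beyond all those used before. Put $\zeta_{m,\alpha,t}=\zeta(u_{m,\alpha,t})$. Condition (N3) holds by Lemma~\ref{lem:flat}(b), since $l_m\le j_{m,\alpha}$. Let $f_{m,\alpha}$ and $g_m$ be the averages of Definition~\ref{def:node}. Using Lemma~\ref{lem:restrict}, choose $\eta_{m,\alpha}\in\mathcal D_k$ supported in $\operatorname{supp}f_{m,\alpha}^+$ with $\langle f_{m,\alpha}^+,-\log\eta_{m,\alpha}\rangle\le K_k(f_{m,\alpha}^+)+1$, and put $\eta_m=e^{-\lambda_{l_m}}\sum_\alpha\eta_{m,\alpha}$, which is of weight $l_m$ in $\mathcal D_k$. By the lower bound in Lemma~\ref{lem:node}(d),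 which applies as $k<l_m$,
\[
\langle g_m^+,-\log\eta_m\rangle\le\frac1{n_{l_m}}\sum_\alpha K_k(f_{m,\alpha}^+)+1+\|g_m^+\|\lambda_{l_m}\le K_k(g_m^+)+6 .
\]
So \eqref{eq:special} holds and Lemma~\ref{lem:special} applies, with $A^+\ge\frac12$.

Let $\operatorname{avg}$ denote the average over $(m,\alpha,t)$ with weights $1/(Mn_{l_m}N_{m,\alpha})$, and let $v=\operatorname{avg}u_{m,\alpha,t}$. Then $\zeta(v)=\bar g$ and $\|\bar g\|=1$. The coefficients of $v$ with respect to $(x_n)$ have absolute sum $1$, so $\operatorname{dist}(v,H)\le1$.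

\subsection*{The error}
Put $\Delta=\Delta(v)=\xi(v)-\bar g$ and $\bar\Delta=\operatorname{avg}\Delta(u_{m,\alpha,t})$. By Lemma~\ref{lem:flat}, $\|\bar\Delta\|_{\mathrm w}\le1$, and $\bar\Delta_k=\bar g_k=0$ because $j_{m,\alpha}>k$. Apply \eqref{eq:xi} to $v=\operatorname{avg}u_{m,\alpha,t}$. By Lemma~\ref{lem:phi}(c), $\Phi_i(\xi_{>i}(v))$ differs from $\Phi_i(\bar g_{>i})$ by at most $3+4\|\Delta_{>i}\|_{\mathrm w}$, and $\Phi_i(\xi_{>i}(u_{m,\alpha,t}))$ differs from $\Phi_i((\zeta_{m,\alpha,t})_{>i})$ by at most $3+4=7$. Hence for $i\ge k$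
\begin{equation}\label{eq:error}
\Delta_i=\bar\Delta_i-\varepsilon_i(\operatorname{dev}_i+\theta_i),\qquad|\theta_i|\le10+4\|\Delta_{>i}\|_{\mathrm w},
\end{equation}
where $\operatorname{dev}_i=\Phi_i(\bar g_{>i})-\operatorname{avg}\Phi_i((\zeta_{m,\alpha,t})_{>i})$.

\subsection*{The deviations}
The average has three levels, and accordingly
\[
\operatorname{dev}_i=\delta_i+\frac1M\sum_m\delta_{i,m}+\frac1M\sum_m\frac1{n_{l_m}}\sum_\alpha\delta_{i,m,\alpha},
\]
where
\begin{align*}
\delta_i&=\Phi_i(\bar g_{>i})-\frac1M\sum_m\Phi_i((g_m)_{>i}),\\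
\delta_{i,m}&=\Phi_i((g_m)_{>i})-\frac1{n_{l_m}}\sum_\alpha\Phi_i((f_{m,\alpha})_{>i}),\\
\delta_{i,m,\alpha}&=\Phi_i((f_{m,\alpha})_{>i})-\frac1{N_{m,\alpha}}\sum_t\Phi_i((\zeta_{m,\alpha,t})_{>i}).
\end{align*}
Attach to these three quantities the thresholds $j=q$, $j=l_m$, $j=j_{m,\alpha}$. The numbers of terms are $n_q$, $n_{l_m}$ and $N_{m,\alpha}\le j_{m,\alpha}\le n_{j_{m,\alpha}}$, so each is at most $n_j$, and Lemma~\ref{lem:phi}(a) bounds the quantity by $2L_j$ for every $i$. We use this for $i\ge j$. For $i<j$ the truncation $(\cdot)_{>i}$ does nothing, because $\operatorname{supp}\zeta_{m,\alpha,t}\subset[j_{m,\alpha},\infty)$ and $j_{m,\alpha}\ge l_m>q$; so \eqref{eq:excess} applies.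
\begin{itemize}
\item For $i<j_{m,\alpha}$, the four excesses lie in $[0,3]$ by Lemma~\ref{lem:flat}(b), so $|\delta_{i,m,\alpha}|\le6$.
\item For $i<l_m$ and each sign, $\operatorname{ex}_*^\pm$ and $\operatorname{ex}_i^\pm$ lie in one interval of length $5$ by Lemma~\ref{lem:node}(d), so $|\delta_{i,m}|\le10$.
\item For $i<q$, $i\neq k$, and each sign, they lie in one interval of length $6$ by Lemma~\ref{lem:special}(b),(c), so $|\delta_i|\le12$.
\item For $i=k$, Lemma~\ref{lem:special}(c),(a) give $\operatorname{ex}_*^+-\operatorname{ex}_k^+\ge(2A^+\lambda_q-6)-(A^+\lambda_q+6)$, and Lemma~\ref{lem:special}(b),(c) give $\operatorname{ex}_*^--\operatorname{ex}_k^-\le6$. So $\delta_k\ge A^+\lambda_q-18\ge\frac12\lambda_q-18$.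
\end{itemize}
Since $k$ lies below all thresholds,
\[
\operatorname{dev}_k\ge\tfrac12\lambda_q-18-10-6=\tfrac12\lambda_q-34 .
\]
For $i>k$, a quantity bounded by $C$ for $i<j$ and by $2L_j$ for $i\ge j$ has sum against $(i+1)\varepsilon_i$ at most $C\tau_0+2L_j\tau_j\le C\tau_0+\frac1{10}$. Averaging over $m$ and $\alpha$,
\[
\sum_{i>k}(i+1)\varepsilon_i|\operatorname{dev}_i|\le(12+10+6)\tau_0+\tfrac3{10}\le\tfrac{28}{32}+\tfrac3{10}\le1.2 .
\]

\subsection*{Conclusion}
Let $W=\|\Delta_{>k}\|_{\mathrm w}$. By \eqref{eq:error},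
\[
W\le1+1.2+\tau_0(10+4W)\le2.6+\tfrac18W,
\]
so $W\le3$. Therefore $Q_{k+1}(\pi v)=\|\xi_{>k}(v)\|\le\|\bar g\|+W\le4$. On the other hand $\xi_k(v)=\Delta_k=-\varepsilon_k(\operatorname{dev}_k+\theta_k)$ with $|\theta_k|\le22$, so
\[
Q_k(v)\ge|\xi_k(v)|\ge\varepsilon_k\bigl(\tfrac12\lambda_q-56\bigr).
\]
By Lemma~\ref{lem:below}, $Q_k(v)\le c'$, and $c'$ does not depend on $q$. For large odd $q$ this is a contradiction. Proposition~\ref{prop:key} is proved, and with it Theorem~\ref{thm:atomic} and Corollary~\ref{cor:main}.
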